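\title{Integrable third-order evolution systems with nonzero torsion and nonzero curvature}

\begin{abstract}
An evolution system $u^i_t=u^i_{xxx}+a^i_{jk}(\mathbf u)u^j_xu^k_{xx}+b^i_{jkm}(\mathbf u)u^j_xu^k_xu^m_x$ determines an affine connection $\Gamma^i_{jk}=\frac13a^i_{jk}$ on the space of dependent variables. It has been conjectured that for every irreducible integrable system of this form the torsion or the curvature of this connection vanishes. We disprove the conjecture by an explicit system with two components, the smallest possible number. More generally, we attach an integrable system to every splitting $\mathfrak g=\mathfrak k_1\oplus\mathfrak k_2$ of a suitable matrix Lie algebra into two subalgebras. Its torsion is governed by $\mathfrak k_2$ and its curvature by $\mathfrak k_1$, and it is irreducible when $\mathfrak g$ is simple. The construction rests on two different zero-curvature representations of one matrix hierarchy.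
\end{abstract}

\section{Introduction}

\subsection*{The systems and their connection}
We consider evolution systems for $\mathbf u=(u^1,\dots,u^N)$ of the form
\begin{equation}\label{eq:sys}
u^i_t=u^i_{xxx}+a^i_{jk}(\mathbf u)\,u^j_xu^k_{xx}+b^i_{jkm}(\mathbf u)\,u^j_xu^k_xu^m_x,\qquad i=1,\dots,N,
\end{equation}
with summation over repeated indices. This class is preserved by point changes of variables $\mathbf v=\varphi(\mathbf u)$. By the chain rule, $v^\alpha_{xxx}=\varphi^\alpha_iu^i_{xxx}+3\varphi^\alpha_{jk}u^j_xu^k_{xx}+(\text{cubic in }\mathbf u_x)$, where lower indices on $\varphi$ denote partial derivatives. If $\tilde a$ are the coefficients of the transformed system, the terms $u^j_xu^k_{xx}$ give $\varphi^\alpha_ia^i_{jk}=3\varphi^\alpha_{jk}+\tilde a^\alpha_{\beta\gamma}\varphi^\beta_j\varphi^\gamma_k$. This says that the functions $\Gamma^i_{jk}=\frac13a^i_{jk}$ transform as the Christoffel symbols of an affine connection $\nabla_kV^i=\partial_kV^i+\Gamma^i_{kj}V^j$, in general not symmetric. Its torsion and curvature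 are
\[
T^i_{jk}=\Gamma^i_{jk}-\Gamma^i_{kj},\qquad
R^i_{jkl}=\partial_k\Gamma^i_{lj}-\partial_l\Gamma^i_{kj}+\Gamma^i_{km}\Gamma^m_{lj}-\Gamma^i_{lm}\Gamma^m_{kj},
\]
so that $T(\partial_j,\partial_k)=T^i_{jk}\partial_i$ and $R(\partial_k,\partial_l)\partial_j=R^i_{jkl}\partial_i$. For vector fields, $T(X,Y)=\nabla_XY-\nabla_YX-[X,Y]$ and $R(X,Y)=[\nabla_X,\nabla_Y]-\nabla_{[X,Y]}$. A connection has $R=0$ exactly when it has a local parallel frame, and $T=R=0$ exactly when $\Gamma=0$ in suitable coordinates. So $T$ and $R$ are the obstructions to removing the terms $u_xu_{xx}$ from \eqref{eq:sys}.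

Everything below is local and analytic over $\mathbb C$. A \emph{differential function} is a function of finitely many of $\mathbf u,\mathbf u_x,\mathbf u_{xx},\dots$, and $D$ is the total $x$-derivative. A flow $\mathbf u_\tau=\mathbf S$ defines an \emph{evolutionary derivation}: the unique derivation $\delta$ of differential functions with $\delta u^i=S^i$ and $[\delta,D]=0$. A commutator of two such derivations is again one, and one that kills all $u^i$ is zero. A flow is a \emph{symmetry} of a system if their derivations commute, and a system is \emph{integrable} if it has infinitely many higher symmetries. The symmetries constructed here have orders $5,7,9,\dots$, where the order is that of the highest derivative in $\mathbf S$.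

A system \eqref{eq:sys} is \emph{irreducible} if no point change of variables brings it to a form in which the unknowns split as $\mathbf v=(\mathbf v',\mathbf v'')$, both parts nonempty, and the equations for $\mathbf v'$ do not involve $\mathbf v''$. This excludes block-triangular systems and uncoupled direct sums; a direct sum of a system with $T\ne0$ and a system with $R\neq0$ has both tensors nonzero for no interesting reason.

\subsection*{The conjecture}
For $N=1$ the torsion vanishes. As reported in \cite{book}, there are many integrable systems \eqref{eq:sys} with $T=0$, and all known integrable examples with $T\ne0$ have $R=0$. One such example is the matrix equation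
\begin{equation}\label{eq:flat}
U_t=U_{xxx}-3U_xU^{-1}U_{xx}.
\end{equation}
Here $\Gamma(X,Y)=-XU^{-1}Y$ is not symmetric, and the vector fields $U\mapsto UC$ with $C$ constant form a parallel frame, so $R=0$. These examples suggest a dichotomy.

\begin{quote}
\textbf{Conjecture} (\cite[Conjecture 7.7.19]{book})\textbf{.} For the connection of any irreducible integrable system \eqref{eq:sys}, either the torsion or the curvature is zero.
\end{quote}

\subsection*{Results}
The conjecture is false already for $N=2$.

\begin{theorem}\label{thm:two}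
Put $s=p-r\neq0$ and $a=\dfrac{2p_x-r_x}{2(p-r)}$. The system
\begin{equation}\label{eq:S}
p_t=p_{xxx}-3a\,p_{xx},\qquad r_t=r_{xxx}-3(a\,r_x)_x
\end{equation}
is of the form \eqref{eq:sys} with $N=2$. It is irreducible, it has commuting higher symmetries of every odd order $5,7,9,\dots$, and $T\ne0$, $R\neq0$ at every point. The same holds over $\mathbb R$.
\end{theorem}

The system \eqref{eq:S} is the smallest member of a family. An \emph{anti-involution} of an associative algebra is a linear map $\sigma$ with $(XY)^\sigma=Y^\sigma X^\sigma$ and $\sigma^2=1$.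

\begin{theorem}\label{thm:family}
Let $\mathcal A\subset\mathrm{Mat}_n(\mathbb C)$ be an associative subalgebra. Let $\mathfrak g$ be either $\mathcal A$ with the commutator bracket, or $\{X\in\mathcal A:X^\sigma=-X\}$ for an anti-involution $\sigma$ of $\mathcal A$. Let $\mathfrak g=\mathfrak k_1\oplus\mathfrak k_2$ as a vector space, with $\mathfrak k_1,\mathfrak k_2$ Lie subalgebras and projections $P_1,P_2$; write $X_i=P_iX$ and $\lambda X=\frac12X_1+X_2$. Let $G$ be a local matrix group with Lie algebra $\mathfrak g$. For $g=g(x,t)\in G$ put $A=\lambda(g^{-1}g_x)$ and $\nabla_{\!x}=D+\operatorname{ad}A_1$.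
\begin{enumerate}
\item[(a)] The equation
\begin{equation}\label{eq:family}
\lambda(g^{-1}g_t)=\nabla_{\!x}^2A-P_2[A,\nabla_{\!x}A]-2A^3
\end{equation}
is an integrable system \eqref{eq:sys} with $N=\dim\mathfrak g$. If $e_X$ is the left-invariant vector field on $G$ with value $\lambda^{-1}X$ at the identity, and tangent vectors are identified with elements of $\mathfrak g$ by $e_X\leftrightarrow X$, then
\begin{equation}\label{eq:TR}
T(X,Y)=-P_2[X,Y],\qquad R(X,Y)Z=-[P_1[X,Y],Z].
\end{equation}
\item[(b)] If $\mathfrak g$ is simple, that is, $\mathfrak g=\mathfrak{so}_m$ $(m=3$ or $m\ge5)$ or $\mathfrak g=\mathfrak{sp}_{2m}$ $(m\ge1)$, then the system is irreducible for every decomposition, $T=0$ if and only if $\mathfrak k_2=0$, and $R=0$ if and only if $\mathfrak k_1=0$.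
\end{enumerate}
\end{theorem}

Thus for simple $\mathfrak g$ every decomposition into two nonzero subalgebras gives a counterexample, for instance a Borel subalgebra $\mathfrak k_1=\mathfrak b_+$ and the opposite nilpotent subalgebra $\mathfrak k_2=\mathfrak n_-$. Counterexamples therefore exist for every $N=\dim\mathfrak{so}_m$ ($m=3$ or $m\ge5$) and $N=\dim\mathfrak{sp}_{2m}$ ($m\ge1$), so for arbitrarily large $N$; and $N=2$ is the smallest possible value, since $T=0$ when $N=1$.

\subsection*{The idea}
One matrix equation for a potential $Q$ is the compatibility condition of two different linear problems, one with $\psi_x=Q\psi$ and one with $\phi_x=2Q\phi$. Eliminating $Q$ in favor of $\psi$ gives the flat system \eqref{eq:flat}; eliminating it in favor of $\phi$ gives a torsion-free system. If instead the unknown is assembled from part of $\psi$ and part of $\phi$, integrability survives and neither tensor vanishes. Section~\ref{sec:idea} carries this out by hand for \eqref{eq:S}, after Section~\ref{sec:geom} has settled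 its geometry. Section~\ref{sec:hier} extends the two linear problems to all odd orders, Section~\ref{sec:flows} turns them into commuting flows on $G$ and proves Theorem~\ref{thm:two}, and Section~\ref{sec:TR} proves Theorem~\ref{thm:family}. Section~\ref{sec:sl2} writes out the case $\mathfrak g=\mathfrak{sl}_2$.

\section{The connection and reducibility}\label{sec:geom}

To recognize the connection of a system given in a moving frame, we need a coordinate-free form of \eqref{eq:sys}.

\begin{lemma}\label{lem:inv}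
Let $\nabla$ be an affine connection with symbols $\Gamma^i_{jk}$ and torsion $T$, and let $\nabla_{\!x}V^i=DV^i+\Gamma^i_{jk}u^j_xV^k$ be the covariant derivative along $\mathbf u(x)$. For any cubic form $B$ with values in the tangent space, depending on $\mathbf u$, the system
\[
\mathbf u_t=\nabla_{\!x}^2\mathbf u_x+T(\mathbf u_x,\nabla_{\!x}\mathbf u_x)+B(\mathbf u_x,\mathbf u_x,\mathbf u_x)
\]
has the form \eqref{eq:sys}, and its connection is $\nabla$.
\end{lemma}

\begin{proof}
From $\nabla_{\!x}u^i_x=u^i_{xx}+\Gamma^i_{jk}u^j_xu^k_x$ we get $\nabla_{\!x}^2u^i_x=u^i_{xxx}+(2\Gamma^i_{jk}+\Gamma^i_{kj})u^j_xu^k_{xx}+(\text{cubic in }\mathbf u_x)$. The torsion term contributes $(\Gamma^i_{jk}-\Gamma^i_{kj})u^j_xu^k_{xx}$ and cubic terms. The total coefficient of $u^j_xu^k_{xx}$ is $3\Gamma^i_{jk}$.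
\end{proof}

Irreducibility quantifies over all changes of variables. The next lemma replaces this by linear algebra in a single tangent space: the directions $\partial_{\mathbf v''}$ that a closed subsystem ignores span a subspace compatible with $T$ and $R$.

\begin{lemma}\label{lem:red}
If \eqref{eq:sys} is reducible on an open set, then at each point of this set the tangent space $V$ has a subspace $W$ with $0\ne W\ne V$ and
\begin{equation}\label{eq:red}
T(W,V)\subset W,\qquad R(W,V)V\subset W,\qquad R(V,V)W\subset W.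
\end{equation}
\end{lemma}

\begin{proof}
Work in the variables $\mathbf v=(\mathbf v',\mathbf v'')$, in which the system again has the form \eqref{eq:sys}, and let $W$ be the span of the $\partial_{\mathbf v''}$. Call an index primed or doubly primed accordingly, and let $\alpha$ be primed. The equation for $v^\alpha$ does not involve $\mathbf v''$. Hence $\Gamma^\alpha_{jk}=0$ unless $j$ and $k$ are both primed, and $\Gamma^\alpha_{jk}$ depends on $\mathbf v'$ only. So $T^\alpha_{jk}=0$ if $j$ or $k$ is doubly primed, which is the first inclusion. In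
\[
R^\alpha_{jkl}=\partial_k\Gamma^\alpha_{lj}-\partial_l\Gamma^\alpha_{kj}+\Gamma^\alpha_{km}\Gamma^m_{lj}-\Gamma^\alpha_{lm}\Gamma^m_{kj}
\]
only primed $m$ contribute. If $j$ is doubly primed, each term contains a symbol with primed upper index and lower index $j$, so it vanishes; this is the third inclusion. If $k$ is doubly primed, the first term vanishes because $\Gamma^\alpha_{lj}$ does not depend on $v^k$, and the others contain a symbol with primed upper index and lower index $k$; this is the second inclusion.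
\end{proof}

\begin{proposition}\label{prop:geomS}
The system \eqref{eq:S} has the form \eqref{eq:sys}, and
\[
T(\partial_r,\partial_p)=\frac1{2s}\,\partial_p,\qquad R(\partial_p,\partial_r)\partial_p=\frac1{2s^2}(\partial_p+2\partial_r),\qquad R(\partial_p,\partial_r)\partial_r=0.
\]
It is irreducible on every open subset of $\{s\neq0\}$.
\end{proposition}

\begin{proof}
Since $a_x=\frac{2p_{xx}-r_{xx}}{2s}-\frac{(2p_x-r_x)(p_x-r_x)}{2s^2}$, the system reads
\begin{align*}
p_t&=p_{xxx}-\tfrac{3}{2s}(2p_x-r_x)p_{xx},\\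
r_t&=r_{xxx}-\tfrac3s(p_xr_{xx}+r_xp_{xx}-r_xr_{xx})+\tfrac3{2s^2}r_x(2p_x-r_x)(p_x-r_x).
\end{align*}
In $\Gamma^i_{jk}$ the index $j$ belongs to the first derivative and $k$ to the second. The nonzero symbols are
\[
\Gamma^p_{pp}=-\tfrac1s,\qquad\Gamma^p_{rp}=\tfrac1{2s},\qquad\Gamma^r_{pr}=\Gamma^r_{rp}=-\tfrac1s,\qquad\Gamma^r_{rr}=\tfrac1s.
\]
Hence $T^p_{rp}=\frac1{2s}$ and $T^r_{rp}=0$. With $\partial_ps=1$, $\partial_rs=-1$, and omitting terms that contain a zero symbol,
\begin{align*}
R^p_{ppr}&=\partial_p\Gamma^p_{rp}-\partial_r\Gamma^p_{pp}+\Gamma^p_{pp}\Gamma^p_{rp}-\Gamma^p_{rp}\Gamma^p_{pp}=-\tfrac1{2s^2}+\tfrac1{s^2}=\tfrac1{2s^2},\\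
R^r_{ppr}&=\partial_p\Gamma^r_{rp}+\Gamma^r_{pr}\Gamma^r_{rp}-\Gamma^r_{rp}\Gamma^p_{pp}=\tfrac1{s^2}+\tfrac1{s^2}-\tfrac1{s^2}=\tfrac1{s^2},\\
R^r_{rpr}&=\partial_p\Gamma^r_{rr}-\partial_r\Gamma^r_{pr}+\Gamma^r_{pr}\Gamma^r_{rr}-\Gamma^r_{rr}\Gamma^r_{pr}=-\tfrac1{s^2}+\tfrac1{s^2}=0,
\end{align*}
and $R^p_{rpr}=0$ because each of its terms contains $\Gamma^p_{pr}=0$ or $\Gamma^p_{rr}=0$.

A subspace $W$ as in Lemma~\ref{lem:red} is a line. In dimension two, $T(w,v)$ for $w,v$ independent is a nonzero multiple of $T(\partial_r,\partial_p)$, so $T(W,V)\subset W$ forces $W=\langle\partial_p\rangle$. But $R(\partial_p,\partial_r)\partial_p\notin\langle\partial_p\rangle$, contrary to the third inclusion in \eqref{eq:red}.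
\end{proof}

Both tensors are needed in the last step: the torsion selects the only candidate for $W$, and the curvature excludes it.

\begin{remark}
The counterexample does not depend on the order of the lower indices. For the transposed connection $\bar\Gamma^i_{jk}=\Gamma^i_{kj}$ of \eqref{eq:S} one has $\bar T=-T$ and $\bar R^p_{ppr}=-\partial_r\bar\Gamma^p_{pp}+\bar\Gamma^p_{pr}\bar\Gamma^r_{rp}=\frac1{s^2}-\frac1{2s^2}\ne0$.
\end{remark}

\section{One equation, two linear problems}\label{sec:idea}

Let $Q$ be an element of an associative algebra with a derivation $'$, for instance a matrix function of $x$. Put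
\begin{equation}\label{eq:fFq}
f=Q''-2[Q,Q']-2Q^3,\qquad F=2Q''-2[Q,Q']-4Q^3,\qquad q=Q'''-3[Q,Q'']-6QQ'Q.
\end{equation}
Then
\begin{equation}\label{eq:id3}
q=f'+[f,Q],\qquad 2q=F'+[F,2Q].
\end{equation}
Indeed, $[Q,Q']'=[Q,Q'']$ gives
\begin{align*}
f'+[f,Q]&=Q'''-3[Q,Q'']+2[Q,[Q,Q']]-2(Q^3)',\\
F'+[F,2Q]&=2Q'''-6[Q,Q'']+4[Q,[Q,Q']]-4(Q^3)',
\end{align*}
and $[Q,[Q,Q']]-(Q^3)'=(Q^2Q'-2QQ'Q+Q'Q^2)-(Q^2Q'+QQ'Q+Q'Q^2)=-3QQ'Q$.

The equations $\psi_x=Q\psi$, $\psi_t=f\psi$ for an invertible matrix $\psi$ are compatible exactly when $Q_t=f'+[f,Q]$. So by \eqref{eq:id3} the equation $Q_t=q$, which for scalar $Q$ is the modified Korteweg--de Vries equation $Q_t=Q_{xxx}-6Q^2Q_x$, is the compatibility condition of both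
\begin{equation}\label{eq:lin}
\psi_x=Q\psi,\quad\psi_t=f\psi\qquad\text{and}\qquad\phi_x=2Q\phi,\quad\phi_t=F\phi.
\end{equation}

\begin{example}[the two extremes]\label{ex:extreme}
For an invertible matrix $U$ put $Y=U_xU^{-1}$. Then $U_{xx}=(Y'+Y^2)U$ and $U_{xxx}=(Y''+2Y'Y+YY'+Y^3)U$. Take $U=\psi$, so $Q=Y$. Since $U_xU^{-1}U_{xx}=(YY'+Y^3)U$, the equation $U_t=fU$ is \eqref{eq:flat}. Take instead $U=\phi$, so $Q=\frac12Y$ and $F=Y''-\frac12[Y,Y']-\frac12Y^3$. Since also $U_{xx}U^{-1}U_x=(Y'Y+Y^3)U$, the equation $U_t=FU$ is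
\[
U_t=U_{xxx}-\tfrac32\bigl(U_xU^{-1}U_{xx}+U_{xx}U^{-1}U_x\bigr)+\tfrac32U_xU^{-1}U_xU^{-1}U_x,
\]
whose connection is symmetric. The first linear problem yields $R=0$, the second $T=0$.
\end{example}

\begin{example}[a mixture]\label{ex:S}
Let $e=E_{11}$ and $n=E_{12}$ be $2\times2$ matrix units, so $ee=e$, $en=n$, $ne=nn=0$, and let $Q=ae+bn$. Take one column $\psi=(p,1)^{\mathsf T}$ from the first problem in \eqref{eq:lin} and one column $\phi=(r,1)^{\mathsf T}$ from the second. Writing $f=f_ae+f_bn$ and $F=F_ae+F_bn$, we have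
\begin{equation}\label{eq:pr}
p_x=ap+b,\qquad r_x=2(ar+b),\qquad p_t=f_ap+f_b,\qquad r_t=F_ar+F_b.
\end{equation}
The first two equations determine the potential when $p\ne r$:
\[
a=\frac{2p_x-r_x}{2(p-r)},\qquad b=p_x-ap=\tfrac12r_x-ar.
\]
The last two then become a closed system for $p,r$. We have $Q^3=a^3e+a^2bn$ and $[Q,Q']=(ab_x-ba_x)n$. With $b=p_x-ap$,
\[
ab_x-ba_x=ap_{xx}-a^2p_x-a_xp_x,\qquad b_{xx}=p_{xxx}-ap_{xx}-2a_xp_x-a_{xx}p,
\]
and therefore
\[
p_t=(a_{xx}-2a^3)p+b_{xx}-2(ab_x-ba_x)-2a^2b=p_{xxx}-3ap_{xx}.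
\]
With $b=\frac12r_x-ar$,
\[
ab_x-ba_x=\tfrac12ar_{xx}-a^2r_x-\tfrac12a_xr_x,\qquad 2b_{xx}=r_{xxx}-2ar_{xx}-4a_xr_x-2a_{xx}r,
\]
and therefore
\[
r_t=(2a_{xx}-4a^3)r+2b_{xx}-2(ab_x-ba_x)-4a^2b=r_{xxx}-3ar_{xx}-3a_xr_x.
\]
This is \eqref{eq:S}.

Now forget how \eqref{eq:S} was found, regard $Q$ as a differential function of $(p,r)$, and let $\delta$ be the derivation of \eqref{eq:S}. Does $\delta Q=q$ hold? Applying $\delta$ to $D\psi=Q\psi$ and using $\delta\psi=f\psi$ gives $(f'+[f,Q]-\delta Q)\psi=0$, that is, $(q-\delta Q)\psi=0$. The second problem gives $(q-\delta Q)\phi=0$. A matrix that kills the independent vectors $(p,1)^{\mathsf T}$ and $(r,1)^{\mathsf T}$ is zero, so $\delta Q=q$. Each linear problem supplies half of the information, and the halves are complementary. This is the mechanism of the general proof.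
\end{example}

\begin{remark}
The $e$-component of $\delta Q=q$ says that $a_t=a_{xxx}-6a^2a_x$ on solutions of \eqref{eq:S}. This closed equation does not make \eqref{eq:S} reducible, since $a$ depends on $p_x,r_x$ and is not a function of $(p,r)$. It reflects the ideal $\langle n\rangle$ of the algebra $\langle e,n\rangle$; the counterexamples of Theorem~\ref{thm:family}(b) are built on Lie algebras without proper nonzero ideals.
\end{remark}

To obtain symmetries we need triples $(f_k,F_k,q_k)$ satisfying \eqref{eq:id3} in every odd order $k$, together with compatibility between different orders.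

\section{The hierarchy}\label{sec:hier}

\subsection*{Setting}
We construct $f_k,F_k,q_k$ as universal noncommutative polynomials, so that they can be evaluated in any matrix algebra. Let $\mathcal F=\mathbb C\langle Q_0,Q_1,\dots\rangle$ be the free unital associative algebra with the derivation $\partial Q_i=Q_{i+1}$; write $Q=Q_0$ and $'=\partial$. Let $\mathcal F_+$ be the ideal of elements without constant term. \emph{Degree} is the degree in the $Q_i$; \emph{weight} is defined by $\operatorname{wt}Q_i=i+1$ and $\operatorname{wt}\partial=1$. Freeness gives the following rigidity, which we use three times.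

\begin{lemma}\label{lem:ker}
If $Z\in\mathcal F_+$, $c\in\mathbb C$ and $Z'+[Z,cQ]=0$, then $Z=0$.
\end{lemma}

\begin{proof}
Suppose $Z\neq0$ and let $Z_d$, $d\ge1$, be its part of lowest degree. The commutator raises the degree, so $Z_d'=0$. Let $m$ be maximal such that $Q_m$ occurs in $Z_d$. The monomials of $Z_d'$ that contain $Q_{m+1}$ arise by replacing one $Q_m$ by $Q_{m+1}$, and their sum must be zero. Substituting $Q_{m+1}\mapsto Q_m$ in this sum returns $Z_d$ with each monomial multiplied by the number of its factors $Q_m$. Hence no monomial of $Z_d$ contains $Q_m$, a contradiction.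
\end{proof}

Let $\Psi$ be the algebra of formal pseudodifferential operators $\sum_{j\le j_0}c_j\partial^j$, $c_j\in\mathcal F$, with the associative product determined by $\partial^jc=\sum_{i\ge0}\binom ji c^{(i)}\partial^{j-i}$. The \emph{order} is the largest $j$ with $c_j\neq0$, and an operator is \emph{differential} if $c_j=0$ for $j<0$. For a differential operator $X$ and $c\in\mathcal F$ there are unique $S$ differential and $\rho\in\mathcal F$ with $X=S(\partial-c)+\rho$: existence follows by induction on the order, and uniqueness because $S(\partial-c)$ has order at least $1$ if $S\ne0$.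

We want one operator in which both $\partial-Q$ and $\partial-2Q$ are visible. Take
\[
L=\partial^2-2Q\partial=(\partial-Q)^2+Q'-Q^2=(\partial-2Q)\partial.
\]
Completing the square exhibits the first linear problem in \eqref{eq:lin}, and factoring exhibits the second. There is a unique $\Lambda=\partial+l_0+l_1\partial^{-1}+\cdots$ with $\Lambda^2=L$, because the coefficient of $\partial^{1-j}$ in $\Lambda^2$ is $2l_j$ plus an expression in $l_0,\dots,l_{j-1}$. The same argument gives uniqueness of a square root with leading term $-\partial$. For odd $k$ put $M_k=\Lambda^k$; these operators commute with each other and with $L$.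

A deformation of $L$ must have the form $(\cdot)\partial$, so we split $\Psi$ between the powers $\partial^1$ and $\partial^0$. Let $X_{\ge1}$ and $X_{\le0}$ be the corresponding parts of $X$. Both summands are subalgebras: the first consists of the operators $C\partial$ with $C$ differential, the second of the operators of order at most $0$. Define
\[
B_k=(M_k)_{\ge1}=C_k\partial,\qquad N_k=(M_k)_{\le0}=-f_k+O(\partial^{-1}),\qquad\partial C_k=S_k(\partial-2Q)+F_k,
\]
where $f_k\in\mathcal F$ and $F_k\in\mathcal F$ is the remainder of the division. Since $L$ is homogeneous of weight $2$, both $f_k$ and $F_k$ have weight $k$; in particular they lie in $\mathcal F_+$. For $k=1$ we find $l_0=-Q$, $C_1=1$, $f_1=Q$, $F_1=2Q$.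

\subsection*{Zero-curvature identities}

\begin{lemma}\label{lem:lax}
We have $[B_k,L]=-2q_k\partial$ for an element $q_k\in\mathcal F$, and
\begin{equation}\label{eq:qk}
q_k=f_k'+[f_k,Q],\qquad 2q_k=F_k'+[F_k,2Q].
\end{equation}
\end{lemma}

\begin{proof}
Drop the index $k$. Both $B$ and $L$ lie in $\Psi_{\ge1}$, hence so does $[B,L]$. On the other hand $[B,L]=-[N,L]$. Here $[-f,L]=(2f'+2[f,Q])\partial+(f''-2Qf')$, and the terms of $N$ of negative order contribute to $[N,L]$ only in order at most $0$. So $[B,L]=-2(f'+[f,Q])\partial$, which is the first formula.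

Canceling $\partial$ on the right in $[C\partial,(\partial-2Q)\partial]=-2q\partial$ gives $-2q=C\partial(\partial-2Q)-(\partial-2Q)\partial C$. Insert $\partial C=S(\partial-2Q)+F$ and $(\partial-2Q)F=F(\partial-2Q)+F'+[F,2Q]$:
\[
-2q=\bigl(C\partial-(\partial-2Q)S-F\bigr)(\partial-2Q)-\bigl(F'+[F,2Q]\bigr).
\]
Uniqueness of the remainder gives the second formula.
\end{proof}

Let $\partial_k$ be the derivation of $\mathcal F$ that commutes with $\partial$ and has $\partial_kQ=q_k$. Acting on coefficients, it is a derivation of $\Psi$, and Lemma~\ref{lem:lax} is the Lax equation $\partial_kL=[B_k,L]$.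

\begin{lemma}\label{lem:comm}
For odd $k,l$ we have $[\partial_k,\partial_l]=0$ and
\begin{equation}\label{eq:zc}
\partial_kf_l-\partial_lf_k=[f_k,f_l],\qquad\partial_kF_l-\partial_lF_k=[F_k,F_l].
\end{equation}
\end{lemma}

\begin{proof}
The operator $X=\partial_k\Lambda-[B_k,\Lambda]$ satisfies $X\Lambda+\Lambda X=\partial_kL-[B_k,L]=0$. A leading term $c\,\partial^j$ of $X$ would give the leading term $2c\,\partial^{j+1}$ on the left, so $X=0$. Hence $\partial_kM_l=[B_k,M_l]$. Expanding $[M_k,M_l]=0$ gives $[B_k,N_l]+[N_k,B_l]=-[B_k,B_l]-[N_k,N_l]$, so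
\[
\partial_kM_l-\partial_lM_k=2[B_k,B_l]+[B_k,N_l]+[N_k,B_l]=[B_k,B_l]-[N_k,N_l].
\]
The part in $\Psi_{\ge1}$ is $\partial_kB_l-\partial_lB_k=[B_k,B_l]$. By the Jacobi identity,
\[
[\partial_k,\partial_l]L=[\partial_kB_l-\partial_lB_k,L]+[B_l,[B_k,L]]-[B_k,[B_l,L]]=0.
\]
Thus the derivation $[\partial_k,\partial_l]$ kills $Q$ and commutes with $\partial$, so it is zero.

Consider the linear operators $\partial-Q$ and $\partial_k-f_k$ on $\mathcal F$, where elements of $\mathcal F$ act by left multiplication. By \eqref{eq:qk}, $[\partial_k-f_k,\partial-Q]=-q_k+f_k'+[f_k,Q]=0$. The commutator $[\partial_k-f_k,\partial_l-f_l]$ is left multiplication by $-Z$, where $Z=\partial_kf_l-\partial_lf_k-[f_k,f_l]\in\mathcal F_+$. By the Jacobi identity it commutes with $\partial-Q$, which means $Z'+[Z,Q]=0$. Lemma~\ref{lem:ker} gives $Z=0$. The operators $\partial-2Q$ and $\partial_k-F_k$ commute by the second formula in \eqref{eq:qk}, and the same steps give the second identity.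
\end{proof}

\subsection*{Leading terms, the third flow, and parity}
The symmetries must be nontrivial and of growing order. For even $k$ the operator $\Lambda^k$ is a power of $L$ and lies in $\Psi_{\geq1}$, so the construction would give the zero flow; for odd $k$ the linear term survives.

\begin{lemma}\label{lem:lead}
For odd $k$, $f_k=2^{1-k}Q_{k-1}+(\text{degree}\ge2)$ and $F_k=2^{2-k}Q_{k-1}+(\text{degree}\ge2)$.
\end{lemma}

\begin{proof}
The degree-zero part of $\Lambda$ is a square root of $\partial^2$ with leading term $\partial$, hence equals $\partial$, and that of $M_k$ is $\partial^k$. Let $m$ be the degree-one part of $M_k$. The degree-one part of $[M_k,L]=0$ is $[\partial^2,m]=-[\partial^k,2Q\partial]$. Encode $Q_i\partial^j$ as $\zeta^i\xi^j$ in the integral domain $\mathbb C[\zeta]((\xi^{-1}))$. Left multiplication by $\partial$ becomes multiplication by $\xi+\zeta$, and right multiplication by $\partial$ becomes multiplication by $\xi$. The equation reads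
\[
2\zeta\bigl(\xi+\tfrac\zeta2\bigr)m=-2\xi\bigl((\xi+\zeta)^k-\xi^k\bigr),
\]
so $m=-\xi H(\xi)/(\xi+\frac\zeta2)$ with the polynomial $H(\xi)=((\xi+\zeta)^k-\xi^k)/\zeta$. Write $H(\xi)=H(-\frac\zeta2)+(\xi+\frac\zeta2)H_1(\xi)$ with $H_1$ polynomial. Then $m=-\xi H_1(\xi)-H(-\frac\zeta2)(1+O(\xi^{-1}))$, and the coefficient of $\xi^0$ is $-H(-\frac\zeta2)=-2(\zeta/2)^k/\zeta=-2^{1-k}\zeta^{k-1}$, because $k$ is odd. This is the claim for $f_k$. By \eqref{eq:qk} the degree-one parts of $F_k'$ and $2f_k'$ agree, and $\partial$ is injective in degree one.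
\end{proof}

\begin{lemma}\label{lem:three}
With $f,F,q$ as in \eqref{eq:fFq}, $4f_3=f$, $4F_3=F$ and $4q_3=q$.
\end{lemma}

\begin{proof}
The coefficients of $\partial^1,\partial^0,\partial^{-1}$ in $\Lambda^2=L$ give $2l_0=-2Q$, $2l_1+l_0'+l_0^2=0$ and $2l_2+l_1'+l_0l_1+l_1l_0=0$. So $l_1=\frac12(Q'-Q^2)$ and $l_2=-\frac12(l_1'-Ql_1-l_1Q)$. The coefficient of $\partial^0$ in $M_3=\Lambda L$ is
\[
l_2-2l_1Q=-\tfrac12l_1'+\tfrac12Ql_1-\tfrac32l_1Q=-\tfrac14Q''+\tfrac12[Q,Q']+\tfrac12Q^3.
\]
Thus $4f_3=f$, and $4q_3=q$ by \eqref{eq:id3} and \eqref{eq:qk}. Then $Z=4F_3-F\in\mathcal F_+$ satisfies $Z'+[Z,2Q]=0$, so $Z=0$.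
\end{proof}

The term $Q^3$ shows that $f_k,F_k$ are associative, not Lie, polynomials. They cannot be evaluated inside an arbitrary Lie algebra: $\operatorname{diag}(1,1,-2)\in\mathfrak{sl}_3$ has a cube of nonzero trace. They do preserve the skew elements of an anti-involution.

\begin{lemma}\label{lem:sigma}
Let $\sigma$ be the anti-automorphism of $\mathcal F$ with $Q_i^\sigma=-Q_i$. For odd $k$, $f_k^\sigma=-f_k$ and $F_k^\sigma=-F_k$.
\end{lemma}

\begin{proof}
Since $\sigma$ commutes with $\partial$, the formal adjoint $(c\,\partial^j)^\dagger=(-\partial)^jc^\sigma$ is an anti-automorphism of $\Psi$; it preserves orders and differential operators. We have $L^\dagger=\partial^2-2\partial Q=\partial L\partial^{-1}$. Both $\Lambda^\dagger$ and $-\partial\Lambda\partial^{-1}$ are square roots of this operator with leading term $-\partial$, so they agree, and $M_k^\dagger\partial=-\partial M_k$ for odd $k$. Insert $M_k=C\partial-f_k+O(\partial^{-1})$ with $C=C_k$. Modulo operators of order at most $0$,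
\[
-\partial C^\dagger\partial-f_k^\sigma\partial\equiv-\partial C\partial+f_k\partial,\qquad\text{that is,}\qquad\partial(C-C^\dagger)\partial\equiv(f_k+f_k^\sigma)\partial.
\]
If the differential operator $C-C^\dagger$ were nonzero, the left side would have order at least $2$. So $C=C^\dagger$ and $f_k^\sigma=-f_k$. Then $q_k^\sigma=-f_k'+[Q,f_k]=-q_k$. Applying $\sigma$ to $2q_k=F_k'+[F_k,2Q]$ gives $-2q_k=(F_k^\sigma)'+[F_k^\sigma,2Q]$. Adding, $Z=F_k+F_k^\sigma$ satisfies $Z'+[Z,2Q]=0$, so $Z=0$ by Lemma~\ref{lem:ker}.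
\end{proof}

\section{Commuting flows on the group}\label{sec:flows}

Let $\mathfrak g=\mathfrak k_1\oplus\mathfrak k_2$, $\lambda$ and $G$ be as in Theorem~\ref{thm:family}. About $G$ we use two facts: the form $g^{-1}dg$ identifies each tangent space with $\mathfrak g$, and $g\mathfrak gg^{-1}=\mathfrak g$.

To see how to mix the two linear problems in general (this paragraph is only motivation), let $\psi,\phi$ be $G$-valued solutions of \eqref{eq:lin} with $\phi^{-1}\psi$ near the identity. Since $\mathfrak g=\mathfrak k_1\oplus\mathfrak k_2$, we can factor $\phi^{-1}\psi=h_2h_1^{-1}$ with $h_i$ in the local group of $\mathfrak k_i$. Then $g=\psi h_1=\phi h_2$ solves the first problem modulo $\mathfrak k_1$ and the second modulo $\mathfrak k_2$: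
\[
g^{-1}g_x\in g^{-1}Qg+\mathfrak k_1,\quad g^{-1}g_x\in2g^{-1}Qg+\mathfrak k_2,\quad g^{-1}g_t\in g^{-1}fg+\mathfrak k_1,\quad g^{-1}g_t\in g^{-1}Fg+\mathfrak k_2.
\]
The first two relations say $g^{-1}Qg=\lambda(g^{-1}g_x)$, which expresses $Q$ through $g$; the last two determine $g_t$.

We now take this as a definition. Let $\mathbf u$ be local coordinates on $G$, so that the entries of $g$ are functions of $\mathbf u$, and put
\[
\omega=g^{-1}Dg,\qquad A=\lambda\omega,\qquad Q=gAg^{-1}.
\]
These are $\mathfrak g$-valued differential functions, and $\omega=2A_1+A_2$. Evaluate elements of $\mathcal F_+$ by $Q_i\mapsto D^iQ$, keeping the same letters for the values. The values lie in $\mathcal A$, which need not have a unit. If $\mathfrak g$ consists of the skew elements of $\sigma$, evaluation intertwines the two maps called $\sigma$, so $f_k,F_k$ take values in $\mathfrak g$ by Lemma~\ref{lem:sigma}. Write $\hat X=g^{-1}Xg$, and let $\delta_k$ be the evolutionary derivation with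
\begin{equation}\label{eq:flows}
g^{-1}\delta_kg=\eta_k:=P_1\hat F_k+P_2\hat f_k,\qquad k=1,3,5,\dots
\end{equation}
Since $\hat f_1=A$ and $\hat F_1=2A$, we have $\eta_1=\omega$ and $\delta_1=D$. For all $k$,
\begin{equation}\label{eq:split}
\eta_k=\hat f_k+\mu_k=\hat F_k+\nu_k,\qquad\mu_k=P_1(\hat F_k-\hat f_k)\in\mathfrak k_1,\quad\nu_k=P_2(\hat f_k-\hat F_k)\in\mathfrak k_2.
\end{equation}

\begin{proposition}\label{prop:flows}
For all odd $k,l$:
\begin{enumerate}
\item[(i)] $\delta_kQ=q_k$;
\item[(ii)] $[\delta_k,\delta_l]=0$;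
\item[(iii)] $\delta_k\mathbf u=2^{1-k}D^k\mathbf u+(\text{terms with derivatives of order at most }k-1)$;
\item[(iv)] the flow $4\delta_3$ is the system \eqref{eq:family}.
\end{enumerate}
\end{proposition}

\begin{proof}
Since $\delta_k\delta_lg=g\eta_k\eta_l+g\,\delta_k\eta_l$, we have
\[
g^{-1}\bigl([\delta_k,\delta_l]g\bigr)=\zeta_{kl}:=\delta_k\eta_l-\delta_l\eta_k+[\eta_k,\eta_l].
\]
We compute $\zeta_{kl}$ in two ways, one for each splitting in \eqref{eq:split}. From $f_l=g\hat f_lg^{-1}$ we get $g^{-1}(\delta_kf_l)g=\delta_k\hat f_l+[\eta_k,\hat f_l]$. Moreover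
\[
[\eta_k,\eta_l]-[\eta_k,\hat f_l]-[\hat f_k,\eta_l]=[\eta_k,\mu_l]-[\hat f_k,\hat f_l]-[\hat f_k,\mu_l]=[\mu_k,\mu_l]-[\hat f_k,\hat f_l].
\]
Together these give the first line below, and the same computation with $F,\nu$ in place of $f,\mu$ gives the second:
\begin{align}
\zeta_{kl}&=g^{-1}\bigl(\delta_kf_l-\delta_lf_k-[f_k,f_l]\bigr)g+\bigl(\delta_k\mu_l-\delta_l\mu_k+[\mu_k,\mu_l]\bigr),\label{eq:z1}\\
\zeta_{kl}&=g^{-1}\bigl(\delta_kF_l-\delta_lF_k-[F_k,F_l]\bigr)g+\bigl(\delta_k\nu_l-\delta_l\nu_k+[\nu_k,\nu_l]\bigr).\label{eq:z2}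
\end{align}
The last bracket lies in $\mathfrak k_1$ in \eqref{eq:z1} and in $\mathfrak k_2$ in \eqref{eq:z2}, because $\mathfrak k_1,\mathfrak k_2$ are constant subalgebras.

(i) Take $l=1$. Then $\zeta_{k1}=0$ because $\delta_k$ commutes with $D$. By \eqref{eq:qk} the first brackets in \eqref{eq:z1} and \eqref{eq:z2} are $\delta_kQ-q_k$ and $2(\delta_kQ-q_k)$. So $g^{-1}(\delta_kQ-q_k)g\in\mathfrak k_1\cap\mathfrak k_2=0$.

(ii) By (i), $\delta_k$ applied to the value of an element of $\mathcal F_+$ is the value of $\partial_k$ applied to that element. So the first brackets vanish by \eqref{eq:zc}, and $\zeta_{kl}\in\mathfrak k_1\cap\mathfrak k_2=0$. The evolutionary derivation $[\delta_k,\delta_l]$ kills $g$, hence $\mathbf u$, hence it is zero.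

(iii) Let $E(\mathbf u)$ be the invertible linear map from the tangent space to $\mathfrak g$ given by the form $\lambda(g^{-1}dg)$. Then $A=E\mathbf u_x$ and $E\,\delta_k\mathbf u=\lambda\eta_k=\frac12P_1\hat F_k+P_2\hat f_k$. With $\mathcal D=D+\operatorname{ad}\omega$ we have $g^{-1}(D^jQ)g=\mathcal D^jA=E\,D^{j+1}\mathbf u+(\text{lower order})$. A monomial of weight $k$ and degree at least $2$ contains only $Q_j$ with $j\le k-2$, so it involves derivatives of $\mathbf u$ of order at most $k-1$. By Lemma~\ref{lem:lead} the leading term of $E\,\delta_k\mathbf u$ is $(\frac12 2^{2-k}P_1+2^{1-k}P_2)E\,D^k\mathbf u=2^{1-k}E\,D^k\mathbf u$.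

(iv) By Lemma~\ref{lem:three} and \eqref{eq:fFq},
\[
4\lambda\eta_3=\mathcal D^2A-(P_1+2P_2)[A,\mathcal DA]-2A^3;
\]
note that $A^3\in\mathfrak g$, since in the skew case $(A^3)^\sigma=(A^\sigma)^3=-A^3$. Now $\omega=A+A_1$, so $\mathcal D=\nabla_{\!x}+\operatorname{ad}A$. Hence $\mathcal DA=\nabla_{\!x}A$ and $\mathcal D^2A=\nabla_{\!x}^2A+[A,\nabla_{\!x}A]$, and the right side equals that of \eqref{eq:family}.
\end{proof}

Each hypothesis of Theorem~\ref{thm:family}(a) has now been used: the associative structure puts $f_k,F_k$ in $\mathfrak g$; the subalgebra property places the error terms of \eqref{eq:z1}, \eqref{eq:z2} in $\mathfrak k_1,\mathfrak k_2$; the direct sum defines $\lambda$ and kills these terms. For $\mathfrak g=\mathrm{Mat}_n(\mathbb C)$ the cases $\mathfrak k_1=0$ and $\mathfrak k_2=0$ give $g_t=fg$ with $Q=g_xg^{-1}$ and $g_t=Fg$ with $2Q=g_xg^{-1}$, the two equations of Example~\ref{ex:extreme}.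

\begin{proof}[Proof of Theorem~\ref{thm:two}]
By Proposition~\ref{prop:geomS} only the symmetries remain. Take $\mathcal A=\mathfrak g=\langle e,n\rangle$ as in Example~\ref{ex:S}, $\mathfrak k_1=\langle e\rangle$, $\mathfrak k_2=\langle e+n\rangle$, and let $G$ be the group of matrices $g=\bigl(\begin{smallmatrix}u&v\\0&1\end{smallmatrix}\bigr)$ with $u\ne0$. The algebra $\mathfrak k_1$ kills $w_1=(0,1)^{\mathsf T}$, and $\mathfrak k_2$ kills $w_2=(-1,1)^{\mathsf T}$. Put $gw_1=(p,1)^{\mathsf T}$ and $gw_2=(r,1)^{\mathsf T}$, that is, $p=v$ and $r=v-u$. Then $(p,r)$ are coordinates on $G$, and $s=u\ne0$. By \eqref{eq:split}, $\delta_kg=f_kg+g\mu_k=F_kg+g\nu_k$, so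
\[
\delta_k(gw_1)=f_k\,gw_1,\qquad\delta_k(gw_2)=F_k\,gw_2.
\]
For $k=1$ these are the first two equations in \eqref{eq:pr}, so $Q=ae+bn$ with $a,b$ as in Example~\ref{ex:S}. For $k=3$, multiplied by $4$, they are the last two, so $4\delta_3$ is \eqref{eq:S}. By Proposition~\ref{prop:flows}(ii),(iii) the flows $\delta_5,\delta_7,\dots$ are commuting symmetries of orders $5,7,\dots$. All formulas have real coefficients and the arguments hold over $\mathbb R$ without change.
\end{proof}

\section{Torsion, curvature and irreducibility in the family}\label{sec:TR}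

\subsection*{Proof of Theorem~\ref{thm:family}(a)}
The operator $\nabla_{\!x}=D+\operatorname{ad}A_1$ in \eqref{eq:family} suggests the connection. Define $\nabla$ on the frame $e_X$ by
\[
\nabla_{e_X}e_Y=e_{[X_1,Y]}.
\]
The identification $e_X\leftrightarrow X$ is the map $E$ above, so $\mathbf u_x\leftrightarrow A$, and the covariant derivative along $\mathbf u(x)$ of a field $Y(x)\in\mathfrak g$ is $DY+[A_1,Y]=\nabla_{\!x}Y$.

Left-invariant fields bracket as their values at the identity, so $[e_X,e_Y]=e_{[X,Y]_\lambda}$ with $[X,Y]_\lambda=\lambda[\lambda^{-1}X,\lambda^{-1}Y]$. Put $K=[X_1,Y_2]+[X_2,Y_1]$. Since $\lambda^{-1}X=2X_1+X_2$ and the $\mathfrak k_i$ are subalgebras,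
\begin{gather*}
[X,Y]_\lambda=\lambda\bigl(4[X_1,Y_1]+2K+[X_2,Y_2]\bigr)=2[X_1,Y_1]+K+P_2K+[X_2,Y_2],\\
P_1[X,Y]=[X_1,Y_1]+P_1K,\qquad P_2[X,Y]=[X_2,Y_2]+P_2K.
\end{gather*}
The torsion of $\nabla$ is
\[
T(X,Y)=[X_1,Y]+[X,Y_1]-[X,Y]_\lambda=2[X_1,Y_1]+K-[X,Y]_\lambda=-P_2[X,Y],
\]
and, by the Jacobi identity and $P_1[X,Y]_\lambda=2[X_1,Y_1]+P_1K$, its curvature is
\[
R(X,Y)=\operatorname{ad}[X_1,Y_1]-\operatorname{ad}P_1[X,Y]_\lambda=-\operatorname{ad}P_1[X,Y].
\]
Thus \eqref{eq:family} reads $\mathbf u_t=\nabla_{\!x}^2\mathbf u_x+T(\mathbf u_x,\nabla_{\!x}\mathbf u_x)-2e_{A^3}$, and the last term is cubic in $\mathbf u_x$. By Lemma~\ref{lem:inv} it has the form \eqref{eq:sys} and its connection is $\nabla$, which proves \eqref{eq:TR}. By Proposition~\ref{prop:flows} it has symmetries of all odd orders $k\ge5$. \hfill$\square$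

\subsection*{Proof of Theorem~\ref{thm:family}(b)}
Let $\mathfrak g$ be simple. We use the standard facts that $[\mathfrak g,\mathfrak g]=\mathfrak g$, that the center is zero, and that the Killing form $\langle X,Y\rangle=\operatorname{tr}(\operatorname{ad}X\operatorname{ad}Y)$ is nondegenerate and satisfies $\langle[X,Y],Z\rangle=\langle X,[Y,Z]\rangle$. For subspaces, $[U,U']$ denotes the span of the brackets.

By \eqref{eq:TR}, the values of $T$ span $P_2[\mathfrak g,\mathfrak g]=\mathfrak k_2$, and those of $R(\cdot,\cdot)$ span $\operatorname{ad}\mathfrak k_1$, which vanishes only if $\mathfrak k_1=0$. This proves the last two assertions.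

For irreducibility, suppose that $W\subset\mathfrak g$, $0\neq W\ne\mathfrak g$, satisfies \eqref{eq:red}, and put $\mathcal E=P_1[W,\mathfrak g]$. The three inclusions become
\[
\text{(A)}\ \ P_2[W,\mathfrak g]\subset W,\qquad\text{(B)}\ \ [\mathcal E,\mathfrak g]\subset W,\qquad\text{(C)}\ \ [\mathfrak k_1,W]\subset W.
\]
None of them says that $W$ is an ideal, because of the projections. We show that $W$ contains $[\mathfrak k_1,\mathfrak g]$ and $\mathfrak k_2$, which together span $\mathfrak g$.

\emph{Step 1: $\mathfrak g=W+\mathcal E$ and $[\mathfrak k_1,\mathfrak g]\subset W$.} By (A), $[W,\mathfrak g]\subset\mathcal E+W$, and by (B), $[\mathcal E,\mathfrak g]\subset W$. So $W+\mathcal E$ is a nonzero ideal and equals $\mathfrak g$. Then $[\mathfrak k_1,\mathfrak g]=[\mathfrak k_1,W]+[\mathfrak k_1,\mathcal E]\subset W$ by (C) and (B).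

\emph{Step 2: the centralizer of $W$ is zero.} Let $c$ commute with $W$. Then $[c,\mathfrak g]=[c,\mathcal E]\subset W$ by Step 1 and (B), so $(\operatorname{ad}c)^2=0$. For $X\in\mathfrak g$ write $\gamma=\operatorname{ad}c$ and $\chi=\operatorname{ad}X$. Then $0=\operatorname{ad}[c,[c,X]]=\gamma^2\chi-2\gamma\chi\gamma+\chi\gamma^2=-2\gamma\chi\gamma$. Hence $(\gamma\chi)^2=0$ and $\langle c,X\rangle=\operatorname{tr}\gamma\chi=0$ for all $X$, so $c=0$.

\emph{Step 3: $\mathfrak k_2\subset W$.} If $Z$ is orthogonal to $[W,\mathfrak g]$, then $\langle[Z,w],X\rangle=0$ for all $w\in W$, $X\in\mathfrak g$, so $Z$ centralizes $W$ and $Z=0$. Thus $[W,\mathfrak g]=\mathfrak g$, and (A) gives $\mathfrak k_2\subset W$.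

Now $\mathfrak g=[\mathfrak g,\mathfrak g]=[\mathfrak k_1,\mathfrak g]+[\mathfrak k_2,\mathfrak k_2]\subset W$, a contradiction. By Lemma~\ref{lem:red} the system is irreducible.

It remains to identify the simple algebras that occur. The algebras $\mathfrak{so}_m$ and $\mathfrak{sp}_{2m}$ are the skew elements of a full matrix algebra for the adjoint with respect to a nondegenerate symmetric, respectively skew, form; they are simple in the stated ranges. Conversely, let $\mathfrak g$ be simple and let $J$ be the radical of $\mathcal A$, its largest nilpotent ideal. By Wedderburn's theorem $\mathcal A/J$ is a product of full matrix algebras. The nilpotent ideal $\mathfrak g\cap J$ of $\mathfrak g$ is zero. If $\mathfrak g=\mathcal A$, then $J=0$ and the unit of $\mathcal A$ is central, which is impossible. In the other case $J^\sigma=J$, and $\mathfrak g$ maps isomorphically onto the skew elements of $\mathcal A/J$: a skew class $X+J$ has the skew representative $\frac12(X-X^\sigma)$. The map $\sigma$ permutes the matrix factors.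 A pair of interchanged factors contributes $\{(X,-X^\sigma)\}\cong\mathfrak{gl}_m$, which is not simple. On a fixed factor $\sigma$ composed with transposition is an automorphism, hence inner, so $X^\sigma=S^{-1}X^{\mathsf T}S$, and $\sigma^2=1$ forces $S^{\mathsf T}=\pm S$; the factor contributes an orthogonal or symplectic algebra. Since $\mathfrak g$ is the direct sum of these contributions, it is one of the algebras listed. \hfill$\square$

\begin{remark}
Some hypothesis on $\mathfrak g$ is needed for irreducibility. If $\mathcal A=\mathcal A_1\times\mathcal A_2$ is a product of matrix algebras, $\mathfrak g=\mathcal A$ and $\mathfrak k_i=\mathcal A_i$, then \eqref{eq:flows} decouples into the two equations of Example~\ref{ex:extreme}. Simplicity is not necessary, as the solvable algebra behind \eqref{eq:S} shows.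
\end{remark}

\section{The case $\mathfrak{sl}_2$}\label{sec:sl2}

The smallest simple case is $\mathfrak g=\mathfrak{sl}_2=\mathfrak{sp}_2$, the skew elements of the adjugate map $X\mapsto(\operatorname{tr}X)I-X$ on $\mathrm{Mat}_2(\mathbb C)$; here $N=3$. Let $\mathfrak k_1$ be the lower triangular and $\mathfrak k_2$ the strictly upper triangular matrices in $\mathfrak g$. Use coordinates $(p,r,\theta)$, $s=p-r$, in which the columns of $g\in SL_2$ are $e^\theta(r,1)^{\mathsf T}$ and $-e^{-\theta}s^{-1}(p,1)^{\mathsf T}$. Since $g^{-1}(1,0)^{\mathsf T}=(-e^{-\theta}s^{-1},-e^\theta)^{\mathsf T}$, differentiating the columns gives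
\[
\omega=\begin{pmatrix}2\alpha&\beta\\2\gamma&-2\alpha\end{pmatrix},\quad A=\begin{pmatrix}\alpha&\beta\\\gamma&-\alpha\end{pmatrix},\quad2\alpha=\theta_x-\frac{r_x}s,\quad\beta=\frac{e^{-2\theta}p_x}{s^2},\quad2\gamma=-e^{2\theta}r_x.
\]
The same formulas with $t$ in place of $x$ give, for $\eta=g^{-1}g_t$,
\[
p_t=s^2e^{2\theta}\eta_{12},\qquad r_t=-e^{-2\theta}\eta_{21},\qquad\theta_t=\eta_{11}+r_t/s.
\]
For $Y$ with entries $y_{11},y_{12},y_{21}$ the matrix $[A_1,Y]$ has the corresponding entries $-\gamma y_{12}$, $2\alpha y_{12}$, $2\gamma y_{11}-2\alpha y_{21}$. So $\nabla_{\!x}A$ has entries $\alpha_x-\beta\gamma$, $\beta_x+2\alpha\beta$, $\gamma_x$. Further, $[A,Y]_{12}=2\alpha y_{12}-2\beta y_{11}$ and $A^3=(\alpha^2+\beta\gamma)A$. Inserting this in \eqref{eq:family} and applying $\lambda^{-1}$ gives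
\begin{align*}
\eta_{11}&=2\alpha_{xx}-4\gamma\beta_x-2\beta\gamma_x-8\alpha\beta\gamma-4\alpha^3,\\
\eta_{12}&=\beta_{xx}+4\beta\alpha_x+2\alpha\beta_x-2\alpha^2\beta-4\beta^2\gamma,\\
\eta_{21}&=2\gamma_{xx}-4\alpha\gamma_x+4\gamma\alpha_x-4\alpha^2\gamma-8\beta\gamma^2.
\end{align*}
To substitute, put $\ell=\theta_x+s_x/s$ and $z=2\alpha=\theta_x-r_x/s=\ell-p_x/s$. Then $s^2e^{2\theta}\beta_x=p_{xx}-2\ell p_x$, $-2e^{-2\theta}\gamma_x=r_{xx}+2\theta_xr_x$, $2\beta\gamma=-p_xr_x/s^2$, and
\begin{align*}
p_t&=(D-2\ell)^2p_x+2z_xp_x+z(p_{xx}-2\ell p_x)-\tfrac12z^2p_x+\tfrac2{s^2}p_x^2r_x,\\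
r_t&=(D+2\theta_x)^2r_x-z(r_{xx}+2\theta_xr_x)+z_xr_x-\tfrac12z^2r_x+\tfrac2{s^2}p_xr_x^2,\\
\eta_{11}&=z_{xx}+\tfrac2{s^2}r_x(p_{xx}-2\ell p_x)+\tfrac1{s^2}p_x(r_{xx}+2\theta_xr_x)+\tfrac2{s^2}zp_xr_x-\tfrac12z^3.
\end{align*}
In the first line use $z=\ell-p_x/s$: the terms $\ell_xp_x$ cancel, and the rest collects into powers of $\kappa=\ell+p_x/s$. In the other two use $z=\theta_x-r_x/s$ and
\[
z_{xx}=\theta_{xxx}-\tfrac1sr_{xxx}+\tfrac1{s^2}(2r_{xx}s_x+r_xs_{xx})-\tfrac2{s^3}r_xs_x^2.
\]
The result is the irreducible integrable system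
\begin{align*}
p_t&=p_{xxx}-3\kappa p_{xx}+\tfrac32\kappa^2p_x,\qquad\kappa=\theta_x+\tfrac{2p_x-r_x}s,\\
r_t&=r_{xxx}+3(\theta_xr_x)_x+\tfrac32\theta_x^2r_x+\tfrac3s\theta_xr_x^2+\tfrac3{s^2}\bigl(p_xr_x^2-\tfrac12r_x^3\bigr),\\
\theta_t&=\theta_{xxx}+\tfrac3s(\theta_xr_x)_x+\tfrac3{s^2}(p_xr_{xx}+r_xp_{xx}-r_xr_{xx})-\tfrac12\theta_x^3+\tfrac3s\theta_x^2r_x\\
&\qquad+\tfrac3{2s^2}\theta_xr_x^2-\tfrac1{s^3}\bigl(6p_x^2r_x-9p_xr_x^2+3r_x^3\bigr).
\end{align*}
That both tensors are nonzero can be read off directly. We have $\Gamma^p_{\theta p}=-1$ and $\Gamma^p_{p\theta}=0$, so $T^p_{\theta p}=-1$. Also $\Gamma^\theta_{rp}=s^{-2}$ does not depend on $\theta$, and $\Gamma^\theta_{\theta p}=\Gamma^r_{\theta p}=\Gamma^\theta_{\theta\theta}=\Gamma^r_{rp}=0$, so $R^\theta_{p\theta r}=-\Gamma^\theta_{rp}\Gamma^p_{\theta p}=s^{-2}$.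

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book; system (7.68) and Conjecture 7.7.19.
\end{thebibliography}
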